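# Eberlein compacta that are not continuous images of supercompact spaces

## 1. Families of sets of size at most two, and clique spaces

All spaces are nonempty. A family of closed subsets of a space $X$ is a **closed subbase** of $X$ if every closed subset of $X$ is an intersection of finite unions of members of the family. Equivalently, the complements of its members form an open subbase. A family of sets is **linked** if every two of its members intersect. The two members may coincide, so members of a linked family are nonempty. A closed subbase is **binary** if each of its linked subfamilies has nonempty intersection; the intersection of the empty subfamily is the whole space. A space is **supercompact** (de Groot) if it has a binary closed subbase. A supercompact Hausdorff space is a **supercompactum**. Following Bell, a compact Hausdorff space is **superadic** if it is a continuous image of a supercompactum.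

*Examples.* In $[0,1]$ the sets $[0,a]$ and $[b,1]$ form a closed subbase. If a family of sets $[0,a_i]$, $[b_j,1]$ is linked, then $b_j\le a_i$ for all $i,j$. So $\sup_j b_j$ (or $0$, if there are no $b_j$) lies in all of them, and the subbase is binary. On the discrete space $\{1,2,3\}$ the sets $\{1,2\},\{2,3\},\{1,3\}$ form a closed subbase that is linked with empty intersection, so it is not binary. The singletons do form a binary closed subbase of this space. Supercompactness asks for one good subbase, not for all subbases to be good.

For a set $\Gamma$ we identify $\{0,1\}^\Gamma$ with the power set of $\Gamma$. We write $[\Gamma]^n$, $[\Gamma]^{\le n}$, $[\Gamma]^{<\omega}$ for the families of subsets of size $n$, of size at most $n$, and of finite size, and we put $V_\gamma=\{z:\gamma\in z\}$. The sets $V_\gamma$ and their complements are clopen, and their finite intersections form a base of $\{0,1\}^\Gamma$. We use the following observation several times: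
$$\text{for } n\ge 1 \text{ and any } H\subset[\Gamma]^{n+1},\ \text{ the set } [\Gamma]^{\le n}\cup H \text{ is closed in } \{0,1\}^\Gamma. \tag{1}$$
Indeed, let $y$ be in the closure of $K=[\Gamma]^{\le n}\cup H$. If $|y|\ge n+2$, choose $n+2$ points of $y$; the intersection of the corresponding $V_\gamma$ is a neighborhood of $y$ that misses $K$, which is impossible. If $|y|=n+1$, every $z\in K$ in the neighborhood $\bigcap_{\gamma\in y}V_\gamma$ of $y$ contains $y$ and has at most $n+1$ elements, so $z=y$ and $y\in K$. If $|y|\le n$, then $y\in K$.

**Clique spaces.** Let $G$ be a graph on a set $W$. Let $C(G)\subset\{0,1\}^W$ be the set of all cliques of $G$, finite or infinite, including $\emptyset$ and the singletons. For example, if $G$ has no edges, then $C(G)=[W]^{\le1}$. For infinite $W$ this is the one-point compactification of the discrete space $W$, with $\emptyset$ as the point at infinity.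

**Lemma 1.** *$C(G)$ is a supercompactum.*

*Proof.* A set is a clique if and only if it does not contain both $w$ and $w'$ whenever $w\ne w'$ are nonadjacent. Each of these conditions is clopen, so $C(G)$ is closed in $\{0,1\}^W$, hence compact Hausdorff. Put $V_w^+=\{C\in C(G):w\in C\}$ and $V_w^-=\{C\in C(G):w\notin C\}$. Finite intersections of these sets form a base, and the complement of such an intersection is a finite union of sets of the same kind. So the sets $V_w^{\pm}$ form a closed subbase. Suppose $\{V_w^+:w\in A\}\cup\{V_w^-:w\in B\}$ is linked. Since $V_w^+\cap V_w^-=\emptyset$, we have $A\cap B=\emptyset$. If $w\neq w'$ are in $A$, some clique contains both, so they are adjacent. Thus $A$ is itself a clique, and $A$ lies in every member of the family. $\square$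

Now the easy special case.

**Proposition 2.** *Let $E\subset[\Gamma]^2$. Then $K=[\Gamma]^{\le1}\cup E$ is superadic.*

*Proof.* $K$ is closed by (1). It need not be a clique space of the graph $E$, since $E$ may contain triangles. So we take two copies of each point to prevent triangles. Fix a linear order on $\Gamma$, and let $G$ be the graph on $\Gamma\times\{1,2\}$ in which $(x,1)$ and $(y,2)$ are adjacent exactly when $x<y$ and $\{x,y\}\in E$; there are no other edges. A clique has at most one point in each copy, so the cliques are $\emptyset$, the singletons and the edges. Let $f(C)$ be the projection of $C$ to $\Gamma$. Then $f$ maps $C(G)$ onto $K$. Moreover $f^{-1}(V_x\cap K)=V^+_{(x,1)}\cup V^+_{(x,2)}$ is clopen for each $x$, so $f$ is continuous. $\square$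

What changes if the sets may have three elements? Let $H\subset[\Gamma]^3$ and $K=[\Gamma]^{\le 2}\cup H$ or, when it is closed, $K=[\Gamma]^{\le1}\cup H$. The first thing to try is three copies of $\Gamma$: for each $\{x,y,z\}\in H$ with $x<y<z$, make $(x,1),(y,2),(z,3)$ pairwise adjacent. This fails because a triangle can arise from three different triples. Let
$$H=\{\{1,2,5\},\ \{0,2,4\},\ \{1,3,4\}\}.$$
The first triple makes $(1,1)$ and $(2,2)$ adjacent, the second makes $(2,2)$ and $(4,3)$ adjacent, and the third makes $(1,1)$ and $(4,3)$ adjacent. So $\{(1,1),(2,2),(4,3)\}$ is a clique, but $\{1,2,4\}\notin H$. This happens even though any two members of $H$ share only one point. Cliques are determined by pairs, and a family of triples is not.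

More copies help: if we split each point $x$ into as many copies as there are members of $H$ containing $x$, and link two copies only when they are labeled by the same member of $H$, no false triangle appears. For infinite $\Gamma$, however, a point may lie in infinitely many members of $H$. We shall see that every surjection from a supercompact space splits each point into only *finitely many* pieces, and that the pieces are governed by *pairwise* conditions. The question is whether this is a real restriction.

## 2. Eberlein compacta made of finite sets; the theorems

An **Eberlein compact** space is a compact Hausdorff space homeomorphic to a weakly compact subset of a Banach space (equivalently, of $c_0(\Gamma)$ for some $\Gamma$). It is **uniform Eberlein** if the Banach space can be taken to be a Hilbert space.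

*The examples we use.* Let $K\subset[\Gamma]^{<\omega}$ be closed in $\{0,1\}^\Gamma$. Then $K$ is Eberlein compact. The map $z\mapsto 1_z$ sends $K$ into a bounded subset of $c_0(\Gamma)$, and it is a homeomorphism onto its image with the topology of pointwise convergence. On a set bounded by $c$ in norm, this topology is the weak one. Weak convergence of nets implies pointwise convergence. Conversely, let $u_i\to u$ pointwise, let $\varphi\in c_0(\Gamma)^*=\ell_1(\Gamma)$ and $\varepsilon>0$, and choose a finite $F$ with $\sum_{\gamma\notin F}|\varphi_\gamma|<\varepsilon$. Then $|\varphi(u_i-u)|\le\sum_{\gamma\in F}|\varphi_\gamma||u_i(\gamma)-u(\gamma)|+2c\varepsilon$, and the sum over $F$ tends to $0$. If $K\subset[\Gamma]^{\le n}$, the same argument works in $\ell_2(\Gamma)$ (the image has norms at most $\sqrt n$, and one uses the Cauchy–Schwarz inequality for the tail). So in that case $K$ is uniform Eberlein.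

We write $K',K'',\dots$ for the Cantor–Bendixson derivatives: $K'$ is the set of non-isolated points of $K$, $K''=(K')'$, and so on. "Height $\le h$" means that the $h$-th derivative is empty. For example, let $\Gamma$ be infinite and $K=[\Gamma]^{\le2}$. A two-element set $\{a,b\}$ is isolated by $V_a\cap V_b$, so $K'=[\Gamma]^{\le 1}$, $K''=\{\emptyset\}$, $K'''=\emptyset$, and the height is $3$.

The source question is this: *is every Eberlein compact space superadic?* Some quoted facts show where it stands. Every metrizable compactum is a supercompactum, and so is every one-point compactification of a discrete space. Not every Eberlein compact space is supercompact (Bell), but a continuous image of a supercompactum need not be supercompact (van Mill and Mills), so this does not decide the question. Every infinite superadic compactum contains a nontrivial convergent sequence (van Douwen and van Mill). This test cannot decide it either: by the Eberlein–Šmulian theorem every sequence in a weakly compact set has a convergent subsequence, so every infinite Eberlein compact space passes.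

For $n\ge2$ a family is **$n$-linked** if every nonempty subfamily with at most $n$ members has nonempty intersection. A closed subbase is **$n$-ary** if each of its $n$-linked subfamilies has nonempty intersection. Binary means $2$-ary. For example, the subbase $\{1,2\},\{2,3\},\{1,3\}$ of $\{1,2,3\}$ is not $2$-ary, but it is $3$-ary: the whole family is not $3$-linked, and any smaller subfamily has nonempty intersection. A space with an $n$-ary closed subbase is compact by Alexander's lemma, since a family of subbase members with the finite intersection property is $n$-linked.

The answer to the question is no. All results are in ZFC.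

**Theorem A.** *There is an Eberlein compact $K\subset[\Gamma]^{\le3}$ of weight $\omega_1$ and height $\le4$ that is not a continuous image of any supercompact space, Hausdorff or not.* (Being a subset of $[\Gamma]^{\le 3}$ of finite height, it is uniform Eberlein and scattered.)

**Theorem B.** *There is such a $K\subset[\Gamma]^{\le3}$ of height $3$ (of larger weight).*

**Theorem C.** *An Eberlein compact space is superadic if (1) it has countable weight; or (2) it has height $\le2$; or (3) it is a closed subspace of $[\Gamma]^{\le2}$ for some $\Gamma$; or (4) it has height $\le3$ and weight $\le\omega_1$.*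

So weight $\omega_1$ in A, height $3$ in B and the bound $3$ on the size of the sets are all optimal. A space as in A cannot have height $3$, and one as in B cannot have weight $\omega_1$. The least weight possible in Theorem B is not determined here.

**Theorem D.** *There is an Eberlein compact space of weight $\le2^\omega$ that, for every finite $n\ge2$, is not a continuous image of any space with an $n$-ary closed subbase.*

## 3. Finitely many pieces and conditions on $n$-tuples

The next lemma extracts from a surjection all that we need. Each $V_\gamma$ is replaced by finitely many pieces, and whether finitely many $V_\gamma$ meet can be read off from $n$-element sets of pieces.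

**Lemma 3.** *Let $S$ have an $n$-ary closed subbase $\mathcal S$, let $f:S\to K$ be a continuous surjection, and let $(V_\gamma)_{\gamma\in\Gamma}$ be clopen subsets of $K$. There is $m:\Gamma\to\omega$, and for each $B\in[\Gamma]^n$ a set $R(B)\subset\prod_{\gamma\in B}\{1,\dots,m(\gamma)\}$, such that for every finite $D\subset\Gamma$ with $|D|\ge n$:*
$$\bigcap_{\gamma\in D}V_\gamma\ne\emptyset\iff\exists\, i\in\prod_{\gamma\in D}\{1,\dots,m(\gamma)\}\ \ \forall B\in[D]^n:\ i|_B\in R(B).\tag{2}$$

*Proof.* **Cutting into pieces.** The set $C_\gamma=f^{-1}(V_\gamma)$ is clopen, so it is an intersection of finite unions $G_j$ of members of $\mathcal S$. Its complement is closed in the compact space $S$, hence compact, and it is covered by the open sets $S\setminus G_j$. So finitely many of the $G_j$ already have intersection $C_\gamma$. By distributivity this intersection of finitely many finite unions is a finite union of finite intersections. Dropping the empty ones, we get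
$$C_\gamma=\bigcup_{i=1}^{m(\gamma)}S_{\gamma,i},$$
where each $S_{\gamma,i}$ is nonempty and is a finite (possibly empty) intersection of members of $\mathcal S$; the empty intersection is $S$. If $V_\gamma=\emptyset$, then $m(\gamma)=0$. Fix these representations, and put
$$R(B)=\Bigl\{i\in\prod_{\gamma\in B}\{1,\dots,m(\gamma)\}:\bigcap_{\gamma\in B}S_{\gamma,i(\gamma)}\neq\emptyset\Bigr\}.$$

**From left to right.** Since $f$ is onto, $\bigcap_DV_\gamma\ne\emptyset$ if and only if $\bigcap_DC_\gamma\neq\emptyset$. This holds if and only if $\bigcap_{\gamma\in D}S_{\gamma,i(\gamma)}\ne\emptyset$ for some $i$. For such an $i$, clearly $i|_B\in R(B)$ for every $B\in[D]^n$.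

**From right to left.** Let $i$ be as on the right-hand side. Let $\mathcal T$ be the finite set of all members of $\mathcal S$ used in the chosen representations of the sets $S_{\gamma,i(\gamma)}$, $\gamma\in D$. Take at most $n$ members of $\mathcal T$. For each choose an index $\gamma\in D$ in whose representation it occurs. Since $|D|\ge n$, these indices lie in some $B\in[D]^n$. The intersection of the chosen members contains $\bigcap_{\gamma\in B}S_{\gamma,i(\gamma)}$, which is nonempty because $i|_B\in R(B)$. So $\mathcal T$ is $n$-linked, and since $\mathcal S$ is $n$-ary, $\bigcap_{\gamma\in D}S_{\gamma,i(\gamma)}=\bigcap\mathcal T\neq\emptyset$ (if $\mathcal T=\emptyset$, this set is $S\ne\emptyset$). By the equivalences above, $\bigcap_DV_\gamma\ne\emptyset$. $\square$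

For $n=2$ and $D=\{x,y,z\}$, condition (2) reads
$$V_x\cap V_y\cap V_z\ne\emptyset\iff\exists\,i,j,k:\ (i,j)\in R(x,y),\ (j,k)\in R(y,z),\ (i,k)\in R(x,z),\tag{3}$$
where we fix an order of each pair and write $R(x,y)$ as a set of ordered pairs of numbers.

**Where a contradiction can come from.** Let $H\subset[\Gamma]^3$, and let $K$ be a closed set whose three-element members are those of $H$ and whose other members are smaller. Then $V_x\cap V_y\cap V_z\cap K\ne\emptyset$ if and only if $\{x,y,z\}\in H$. So (3) says that $H$ is described by pairwise data. If each point lies in only finitely many members of $H$, there is always such data for (3): let the pieces of $\gamma$ be the members of $H$ that contain $\gamma$, and let $R(x,y)$ consist of the pairs $(h,h)$ with $x,y\in h$. Then the right-hand side of (3) says that one $h\in H$ contains $x,y,z$, that is, $\{x,y,z\}=h\in H$. Hence no finite $H$ is excluded, and what must be exploited is that $m$ has finite values on an uncountable set: *some value $M$ is taken uncountably often*.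

## 4. Ramsey theory on binary trees

Suppose $m=M$ on an uncountable set $A$. Then each pair $\{x,y\}$ from $A$ carries one of finitely many sets $R(x,y)\subset\{1,\dots,M\}^2$. It is natural to color the pair by this set and use Ramsey's theorem to find four points $x<y<z<w$, all of whose pairs have the same color. Then by (3) all triples from the four points are in $H$ or none is. To get a contradiction we need a triple in $H$ and a triple not in $H$. Here Ramsey's theorem alone is not enough: by its version for triples, every infinite set contains an infinite subset whose triples are all in $H$ or all outside $H$, and the four points might be found there. So we need a homogeneous four-point set of *prescribed shape*. Such a theorem holds for subsets of $2^\omega$ when the shape is a complete binary tree.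

For $x\ne y$ in $2^\omega$ let $\Delta(x,y)=\min\{k:x(k)\ne y(k)\}$ and $x\wedge y=x|\Delta(x,y)$, the longest common initial segment. Let $<$ be the lexicographic order. For a finite sequence $s$ let $[s]$ be the set of $x\in2^\omega$ extending $s$.

**Definition.** A *$0$-tree* is a singleton in $2^\omega$. A *$(d+1)$-tree* is a set $A=A_0\cup A_1$ where $A_0,A_1$ are $d$-trees and, for some $s\in2^{<\omega}$ (the *root*), all elements of $A_i$ extend $s^\frown i$ $(i=0,1)$. The *splitting nodes* of $A$ are the sequences $x\wedge y$, $x\neq y\in A$.

For example, $0000\cdots,\ 0100\cdots,\ 1000\cdots,\ 1001000\cdots$ (each continued by zeros) form a $2$-tree with root $\emptyset$ and splitting nodes $\emptyset,\ 0,\ 100$. The two halves may split at different levels. Three remarks follow from the definition. A $d$-tree has $2^d$ elements. If $d'\le d$, a $d$-tree contains a $d'$-tree (pass to $A_0$ repeatedly). And if $A=A_0\cup A_1$ has root $s$, the union of a $d$-tree in $A_0$ and a $d$-tree in $A_1$ is a $(d+1)$-tree with root $s$; its splitting nodes are $s$, those of the first part, which extend $s^\frown0$, and those of the second part, which extend $s^\frown1$.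

**Step (i): trees exist in every uncountable set.** *Every uncountable $X\subset2^\omega$ contains a $d$-tree for every $d$.*

We claim there is $s$ with both $X\cap[s^\frown0]$ and $X\cap[s^\frown1]$ uncountable. Otherwise start at $s=\emptyset$ and repeatedly pass to the unique child $s^\frown i$ for which $X\cap[s^\frown i]$ is uncountable. This gives a branch $x\in2^\omega$. Every element of $X\setminus\{x\}$ leaves $x$ at some level, so $X\setminus\{x\}$ is the union of the countably many countable sets $X\cap[s^\frown(1-i)]$, where $s^\frown i$ runs over the initial segments of $x$. Then $X$ is countable, a contradiction. Now use induction on $d$. The case $d=0$ is trivial. For $d+1$, take $d$-trees in $X\cap[s^\frown0]$ and in $X\cap[s^\frown1]$; their union is a $(d+1)$-tree.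

**Step (ii): coloring the elements.** *If the elements of a $(d_1+\dots+d_q)$-tree $A$ are colored with colors $1,\dots,q$, then for some $i$ there is a $d_i$-tree in $A$ all of whose elements have color $i$.*

Induction on $q+\sum d_i$. If $q=1$, take $A$ itself. Let $q\ge2$. Suppose some $d_i=0$. If color $i$ occurs, a singleton of color $i$ is the required $0$-tree. If it does not occur, drop it: the sum of the remaining $d_j$ is unchanged, and the inductive hypothesis for $q-1$ colors applies. Suppose now that all $d_i\ge1$. Then $A_0$ and $A_1$ are $(\sum d_i-1)$-trees, and we apply the hypothesis to each with $(d_1-1,d_2,\dots,d_q)$. If in one of them we get a $d_j$-tree of color $j$ with $j\ge2$, we are done. Otherwise we get a $(d_1-1)$-tree of color $1$ in $A_0$ and another one in $A_1$, and their union is a $d_1$-tree of color $1$.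

**Step (iii): coloring the splitting nodes.** *If the splitting nodes of a $(d_1+\dots+d_q)$-tree $A$ are colored with $q$ colors, then for some $i$ there is a $d_i$-tree in $A$ all of whose splitting nodes have color $i$.*

Induction on $\sum d_i$. If some $d_i=0$, take a singleton; it has no splitting nodes. Otherwise let $i$ be the color of the root. $A_0$ and $A_1$ are $(\sum d_j-1)$-trees. Apply the hypothesis to each, with $d_i$ replaced by $d_i-1$. Either for some $j\ne i$ we get a $d_j$-tree with all splitting nodes of color $j$ in one of them, or we get in both a $(d_i-1)$-tree with all splitting nodes of color $i$. In the second case the union is a $d_i$-tree whose splitting nodes are those of the two parts and the root, all of color $i$.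

**Step (iv): making the color of a pair depend only on its splitting node.** *For all $q\ge 1$ and $d$ there is $D(q,d)$ such that for every $D(q,d)$-tree $A$ and every $\chi:[A]^2\to q$ there is a $d$-tree $A'\subset A$ on which $\chi(\{x,y\})$ depends only on $x\wedge y$.*

Put $D(q,0)=0$. Given $D_0=D(q,d)$, let $e=qD_0$ and
$$D(q,d+1)=1+\max\bigl(e,\ q^{2^e}D_0\bigr).$$
Let $A=A_0\cup A_1$ be a $D(q,d+1)$-tree with root $s$. Choose an $e$-tree $B_1\subset A_1$; it has $2^e$ elements. Color $x\in A_0$ by the function $\chi(\{x,\cdot\}):B_1\to q$; there are $q^{2^e}$ colors. Since $A_0$ contains a $q^{2^e}D_0$-tree, (ii) with all $d_i=D_0$ gives a $D_0$-tree $B_0\subset A_0$ on which this function is a constant $v:B_1\to q$. Now color $y\in B_1$ by $v(y)$. As $B_1$ is a $qD_0$-tree, (ii) gives a $D_0$-tree $B_1'\subset B_1$ on which $v$ is constant. Hence $\chi$ is constant on the pairs $\{x,y\}$ with $x\in B_0$, $y\in B_1'$, and these all have $x\wedge y=s$. By the inductive hypothesis there are $d$-trees $B_0^*\subset B_0$ and $B_1^*\subset B_1'$, on each of which $\chi$ depends only on the splitting node. Let $A'=B_0^*\cup B_1^*$, a $(d+1)$-tree. Splitting nodes of pairs inside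 $B_0^*$ extend $s^\frown0$, those inside $B_1^*$ extend $s^\frown1$, and mixed pairs have node $s$. So the three kinds do not interfere, and $\chi(\{x,y\})$ depends only on $x\wedge y$ on $A'$.

**Step (v): a homogeneous $2$-tree.** *For every $q$ there is $D$ such that for each $\chi:[A]^2\to q$ on a $D$-tree $A$ there is a $2$-tree $\{x<y<z<w\}\subset A$ all of whose six pairs have the same color.*

Let $D=D(q,2q)$. By (iv) there is a $2q$-tree $A'\subset A$ on which $\chi(\{x,y\})$ is a function of $x\wedge y$. This function colors the splitting nodes of $A'$ with $q$ colors. By (iii) with all $d_i=2$, there is a $2$-tree in $A'$ whose splitting nodes all have one color, so all its pairs have one color.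

## 5. A family of triples on $\omega_1$ points of the Cantor set: proof of Theorem A

Let $\Gamma\subset2^\omega$ with $|\Gamma|=\omega_1$, and put
$$H=\bigl\{\{x,y,z\}\subset\Gamma:\ x<y<z,\ \Delta(x,y)<\Delta(y,z)\bigr\},\qquad K=[\Gamma]^{\le2}\cup H.$$

The choice of $H$ is made for $2$-trees. Some large sets do not see it: for $x_k=1^k000\cdots$ we have $x_j<x_k$ and $\Delta(x_j,x_k)=j$ when $j<k$, so all triples of points $x_k$ satisfy the defining condition of $H$. In a $2$-tree, both kinds of triples occur.

**Basic properties.** By (1), $K$ is closed in $\{0,1\}^\Gamma$, so it is (uniform) Eberlein compact by Section 2, of weight $\le\omega_1$. The weight is exactly $\omega_1$, since the singletons $\{\gamma\}$ form a discrete subspace of size $\omega_1$ ($V_\gamma$ contains no other singleton). A three-element member $p$ of $K$ is isolated by $\bigcap_{\gamma\in p}V_\gamma$, so $K'\subset[\Gamma]^{\le2}$. In the same way $K''\subset[\Gamma]^{\le1}$, $K'''\subset\{\emptyset\}$ and the fourth derivative is empty, so the height is $\le4$.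

**$K$ is not a continuous image of a supercompact space.** Suppose $f:S\to K$ is a continuous surjection and $S$ is supercompact. Apply Lemma 3 with $n=2$ to the clopen sets $V_\gamma\cap K$, and let $m$ and $R$ be the result. As $\Gamma$ is uncountable, there are $M$ and an uncountable $A\subset\Gamma$ with $m=M$ on $A$. For $x<y$ in $A$ let
$$\chi(\{x,y\})=\bigl\{(i,j)\in\{1,\dots,M\}^2:\ (x\mapsto i,\ y\mapsto j)\in R(\{x,y\})\bigr\}.$$
There are at most $q=2^{M^2}$ colors. By (i), $A$ contains a $D$-tree with $D$ as in (v) for this $q$, and by (v) there is a $2$-tree $\{x<y<z<w\}\subset A$ all of whose pairs have the same color $\rho$. By (3), applied to $x<y<z$ and to $y<z<w$, each of the two conditions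
$$V_x\cap V_y\cap V_z\cap K\ne\emptyset,\qquad V_y\cap V_z\cap V_w\cap K\ne\emptyset$$
is equivalent to "there are $i,j,k\le M$ with $(i,j),(j,k),(i,k)\in\rho$". So both hold or both fail. Let $s$ be the root of the $2$-tree. In the lexicographic order the elements extending $s^\frown0$ come first, so $x,y$ extend $s^\frown0$ and $z,w$ extend $s^\frown1$. Hence $\Delta(y,z)=|s|$ is smaller than $\Delta(x,y)$ and than $\Delta(z,w)$. The first inequality gives $\{x,y,z\}\notin H$; the second gives $\{y,z,w\}\in H$. Members of $K$ have at most three elements, so the first intersection is empty and the second is not, a contradiction. $\blacksquare$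

Thus not every Eberlein compact space is superadic.

## 6. Splitting points in two: proof of Theorem C

Can weight, height or set size be lowered in Theorem A? The positive results come from pushing the two-copies construction of Proposition 2.

**Finite sums.** *Finite disjoint sums of supercompacta are supercompacta, and finite disjoint sums of superadic compacta are superadic.* Let $X=X_1\sqcup\dots\sqcup X_r$ with binary closed subbases $\mathcal S_i$ of $X_i$. Adding $X_i$ to $\mathcal S_i$ keeps it binary, because $X_i$ does not change a nonempty intersection. The union of the enlarged subbases is a closed subbase of $X$. To see this, write a closed set as $F_1\sqcup\dots\sqcup F_r$ and each $F_i$ as the intersection of a nonempty family $(G_{i,j})_{j\in J_i}$ of finite unions of members of $\mathcal S_i\cup\{X_i\}$. Then $F_1\sqcup\dots\sqcup F_r$ is the intersection of all sets $G_{1,j_1}\cup\dots\cup G_{r,j_r}$. (We added $X_i$ so that the families can be nonempty also when $F_i=X_i$.) The subbase is binary: members in different summands are disjoint, so a nonempty linked family lies in one $\mathcal S_i\cup\{X_i\}$. The statement on superadic compacta follows by taking the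 sum of the maps.

**Case (1).** A compact Hausdorff space of countable weight is metrizable, hence a supercompactum by the fact quoted in Section 2.

**Case (2).** If $K''=\emptyset$, then $K'$ is compact and discrete, hence finite, say $K'=\{x_1,\dots,x_r\}$. If $r=0$, $K$ is finite and discrete, a finite sum of one-point spaces. Otherwise choose disjoint open sets $O_i\ni x_i$. The set $K\setminus\bigcup_iO_i$ is compact and consists of isolated points, so it is finite. Each $O_i$ is also closed, because its complement is the union of the other $O_j$ and finitely many isolated points. A neighborhood of $x_i$ in the compact space $O_i$ has a complement that is compact and discrete, hence finite. So $O_i$ is the one-point compactification of a discrete space, which is a clique space of an edgeless graph and is a supercompactum by Lemma 1. Thus $K$ is a finite sum of supercompacta.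

The common core of (3) and (4) is the following generalization of Proposition 2. The points of $L$ play the role of the singletons, and the isolated points that of the pairs.

**Proposition 4.** *Let $K$ be compact Hausdorff, $K''=\{\infty\}$, $L=K'\setminus\{\infty\}$, $I=K\setminus K'$. Suppose there are clopen sets $U_x$ $(x\in L)$ with $U_x\cap K'=\{x\}$ such that each $p\in I$ lies in at most two of them. Then $K$ is superadic.*

*Proof.* **The graph.** For $x\ne y$ in $L$, the clopen set $U_x\cap U_y$ misses $K'$, so it is a compact subset of the discrete space $I$, hence finite. For $p\in I$ let $F_p=\{x\in L:p\in U_x\}$, so $|F_p|\le2$. Fix a linear order on $L$. Let $G$ be the graph on $(L\times\{1,2\})\sqcup I$ with exactly these edges: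

* if $F_p=\{x,y\}$ with $x<y$, then $(x,1),(y,2),p$ are pairwise adjacent;
* if $F_p=\{x\}$, then $p$ is adjacent to $(x,1)$.

There are no edges inside $L\times\{1\}$, inside $L\times\{2\}$ or inside $I$. So each clique contains at most one point of each of these three sets. If $(x,1)$ and $(y,2)$ are adjacent, then $x<y$ and there is $p\in I$ with $F_p=\{x,y\}$; choose one and call it $p(x,y)$.

**The map.** For a clique $C$ let $D=C\cap(L\times\{1,2\})$. Define $f:C(G)\to K$ as follows.

* If $D=\{(x,1),(y,2)\}$: $f(C)=p$ if $C\cap I=\{p\}$, and $f(C)=p(x,y)$ if $C\cap I=\emptyset$.
* If $D=\{(x,\varepsilon)\}$: $f(C)=p$ if $C\cap I=\{p\}$ and $|F_p|=1$, and $f(C)=x$ otherwise.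
* If $D=\emptyset$: $f(C)=p$ if $C=\{p\}$ and $F_p=\emptyset$, and $f(C)=\infty$ otherwise.

In the first case with $C\cap I=\{p\}$ we have $F_p=\{x,y\}$: since $p$ is adjacent to $(y,2)$, $F_p=\{x',y\}$ for some $x'<y$, and the only neighbor of $p$ in $L\times\{1\}$ is $(x',1)$, so $x'=x$. In the second case with $|F_p|=1$, the only neighbor of $p$ is $(x',1)$, where $F_p=\{x'\}$; so $x'=x$, $\varepsilon=1$ and $F_p=\{x\}$.

**$f$ is onto.** We have $\emptyset\mapsto\infty$ and $\{(x,1)\}\mapsto x$. A point $p\in I$ is the value at $\{(x,1),(y,2),p\}$ if $F_p=\{x,y\}$ with $x<y$, at $\{(x,1),p\}$ if $F_p=\{x\}$, and at $\{p\}$ if $F_p=\emptyset$.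

**Preimages of the sets $U_x$.** We claim that $f(C)\in U_x$ if and only if $(x,1)\in C$ or $(x,2)\in C$. If $D=\{(x',1),(y',2)\}$, then $f(C)$ is a point $p\in I$ with $F_p=\{x',y'\}$, so $f(C)\in U_x$ if and only if $x\in\{x',y'\}$. If $D=\{(x',\varepsilon)\}$, then $f(C)$ is either a point $p$ with $F_p=\{x'\}$ or the point $x'$, and in both cases it is in $U_x$ if and only if $x=x'$ (recall $U_x\cap K'=\{x\}$). If $D=\emptyset$, then $f(C)$ is a point $p$ with $F_p=\emptyset$ or $\infty$, which are in no $U_x$. So $f^{-1}(U_x)=V^+_{(x,1)}\cup V^+_{(x,2)}$ is clopen.

**Preimages of the points of $I$.** Let $p\in I$.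

If $F_p=\{x,y\}$ with $x<y$, then $f(C)=p$ is possible only in the first case of the definition, with $D=\{(x,1),(y,2)\}$. So $f^{-1}(p)$ is a subset of the clopen set $V^+_{(x,1)}\cap V^+_{(y,2)}$. This set consists of the clique $\{(x,1),(y,2)\}$ and the cliques $\{(x,1),(y,2),q\}$ with $F_q=\{x,y\}$. There are finitely many such $q$, since they lie in $U_x\cap U_y$. All points of a finite clopen set in a Hausdorff space are isolated, so each of its subsets is clopen; in particular $f^{-1}(p)$ is clopen.

If $F_p=\{x\}$, then $f(C)=p$ exactly for $C=\{(x,1),p\}$. The only neighbor of $p$ is $(x,1)$, so $\{C\}=V^+_{(x,1)}\cap V^+_p$ is clopen.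

If $F_p=\emptyset$, then $p$ is an isolated vertex and $f^{-1}(p)=\{\{p\}\}=V_p^+$ is clopen.

**$f$ is continuous.** The sets $U_x$ ($x\in L$) and $\{p\}$ ($p\in I$) are clopen in $K$ and separate its points. If one of two distinct points is some $p\in I$, then $\{p\}$ separates them. Otherwise both lie in $K'$, one of them is some $x\in L$, and $U_x$ contains $x$ but not the other. So these sets and their complements generate a Hausdorff topology coarser than the compact topology of $K$, hence equal to it. Their preimages are clopen, so $f$ is continuous. By Lemma 1, $K$ is superadic. $\square$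

**Case (3).** Let $K\subset[\Gamma]^{\le2}$ be closed. Two-element members are isolated, so $K'\subset[\Gamma]^{\le1}$ and $K''\subset\{\emptyset\}$. If $K''=\emptyset$, use (2). Otherwise $K''=\{\emptyset\}$, and the points of $L=K'\setminus\{\emptyset\}$ are singletons $\{a\}$. The clopen sets $U_{\{a\}}=V_a\cap K$ satisfy $U_{\{a\}}\cap K'=\{\{a\}\}$, and each $p\in I$ has at most two elements, so it lies in at most two of them. Proposition 4 applies.

**Case (4), reduction to one point at the top.** Let $K$ be Eberlein compact with $K'''=\emptyset$ and $w(K)\le\omega_1$. By Alster's theorem (K. Alster, *Some remarks on Eberlein compacts*, Fund. Math. 104 (1979)) every scattered Eberlein compact is strong Eberlein compact. That is, we may assume that $K\subset[\Delta]^{<\omega}$ is closed in $\{0,1\}^\Delta$ for some set $\Delta$. Then $K$ has a base of clopen sets. If $K''=\emptyset$, use (2). Otherwise $K''$, being compact and discrete, is finite, and $K$ can be partitioned into finitely many clopen sets each containing exactly one point of $K''$. Derivatives of a clopen set $P$ are the traces on $P$ of those of $K$. So by the statement on finite sums we may assume $K''=\{\infty\}$.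 The map $z\mapsto z\,\triangle\,\infty$ (symmetric difference with the finite set $\infty$) is a homeomorphism of $\{0,1\}^\Delta$ that keeps finite sets finite. So we may assume $\infty=\emptyset$.

**Case (4), first choice of the sets $U_x$.** Every $x\in L=K'\setminus\{\emptyset\}$ is a nonempty finite set, isolated in $K'$. As $\{p\in K:p\supset x\}$ is clopen, we can choose a clopen $U_x$ with
$$x\in U_x\subset\{p\in K:p\supset x\},\qquad U_x\cap K'=\{x\}.$$
For $p\in I$ the set $F_p=\{x\in L:p\in U_x\}$ consists of subsets of the finite set $p$, so it is finite. As in Proposition 4, $U_x\cap U_y$ is a finite subset of $I$ for $x\ne y$. Since $L$ is a discrete subspace, $|L|\le w(K)\le\omega_1$. The only thing missing for Proposition 4 is $|F_p|\le2$. We reach it by shrinking the $U_x$.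

**Case (4), a filtration of $L$.** Call $T\subset L$ *closed off* if $F_p\subset T$ whenever $p\in U_x\cap U_y$ for some $x\ne y$ in $T$. Every countable $T\subset L$ is contained in a countable closed off set: put $T_0=T$, let $T_{k+1}$ be the union of $T_k$ and all $F_p$ with $p\in U_x\cap U_y$, $x\ne y\in T_k$, and take $\bigcup_kT_k$. There are countably many pairs, finitely many $p$ for each pair, and each $F_p$ is finite, so this is countable; it is closed off because any two of its points lie in one $T_k$. Likewise, unions of increasing chains of closed off sets are closed off. Enumerating $L$ in type at most $\omega_1$ and closing off after adding one point at each step, we get an increasing sequence $(L_\alpha)_{\alpha<\omega_1}$ of countable closed off sets with $L_0=\emptyset$, $L_\alpha=\bigcup_{\beta<\alpha}L_\beta$ at limits, and $L=\bigcup_\alpha L_\alpha$. So each $x\in L$ lies in exactly one difference $L_{\alpha+1}\setminus L_\alpha$. Enumerate $L_{\alpha+1}\setminus L_\alpha=\{x_{\alpha,k}:k<k_\alpha\}$ without repetition, $k_\alpha\le\omega$, and put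
$$U'_{x_{\alpha,k}}=U_{x_{\alpha,k}}\setminus\bigcup_{l<k}U_{x_{\alpha,l}}.$$
Only finitely many points, all in $I$, are removed from $U_{x_{\alpha,k}}$. So each $U'_x$ is clopen and $U'_x\cap K'=\{x\}$.

**Case (4), each $p\in I$ lies in at most two sets $U'_x$.** If $F_p=\emptyset$, it lies in none. Otherwise let $\alpha$ be the largest ordinal with $F_p\cap(L_{\alpha+1}\setminus L_\alpha)\ne\emptyset$; it exists since $F_p$ is finite and nonempty. Then $F_p\subset L_{\alpha+1}$. If $F_p\cap L_\alpha$ had two elements $x\ne y$, then $p\in U_x\cap U_y$ and $F_p\subset L_\alpha$, because $L_\alpha$ is closed off; this contradicts the choice of $\alpha$. So at most one $x\in L_\alpha$ has $p\in U_x$. The sets $U'_x$ with $x\in L_{\alpha+1}\setminus L_\alpha$ are pairwise disjoint, so at most one such $x$ has $p\in U'_x$. Altogether $p$ lies in at most two of the sets $U'_x$, and Proposition 4 applies. $\blacksquare$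

## 7. Height three: proof of Theorem B

By Theorem C(4), an example of height $3$ must have weight above $\omega_1$. To reach height $3$ we keep $\emptyset$ and the singletons but drop the two-element sets, so we want $K=[\Gamma]^{\le1}\cup H$ to be closed. This is true when distinct members of $H\subset[\Gamma]^3$ share at most one point, as we check below. The argument of Section 5 is of no use for such an $H$: in a four-point set with all pairs of one color, either all triples or no triples are in $H$. Any two triples of a four-point set share two points, so none is in $H$, and there is no contradiction. We count instead.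

**A finite counting lemma.** Let $|X|=|Y|=t$ and $|Z|=3t$, $t\ge 1$. Call $g:X\times Y\to Z$ **proper** if all $g(a,\cdot)$ and all $g(\cdot,b)$ are injective. Call $g$ **$M$-representable** if there are sets $R(a,b),R(b,c),R(a,c)\subset\{1,\dots,M\}^2$ $(a\in X,b\in Y,c\in Z)$ with
$$g(a,b)=c\iff\exists\,i,j,k\le M:\ (i,j)\in R(a,b),\ (j,k)\in R(b,c),\ (i,k)\in R(a,c)\tag{4}$$
for all $a,b,c$. For instance, let $g$ be proper. The triples $\{a,b,g(a,b)\}$ (taking $X,Y,Z$ disjoint) have the property that each point is in at most $t$ of them, so the remark at the end of Section 3 shows that $g$ is $t$-representable. For $M$ small compared with $t$ this changes: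

**Lemma 5.** *For each $t\ge1$ there is a proper $g_t:t\times t\to3t$ that is not $M$-representable for any $M\ge1$ with $t>2^{7M^2}$.*

*Proof.* The sets $R(a,b),R(b,c),R(a,c)$ determine $g$ by (4). There are $t^2+3t^2+3t^2=7t^2$ of them, each a subset of a set of size $M^2$. So at most $2^{7M^2t^2}$ functions $g$ are $M$-representable. Now define a proper $g$ cell by cell: in each cell, at most $2(t-1)$ values are excluded by earlier cells in the same row or column, so at least $3t-2(t-1)>t$ values are admissible. Hence there are at least $t^{t^2}$ proper functions. If $t>2^{7M^2}$, then $t^{t^2}>2^{7M^2t^2}$, and some proper $g$ is not $M$-representable. An $M$-representable $g$ is $M'$-representable for every $M'\ge M$ (use the same sets). So if there is $M\ge1$ with $t>2^{7M^2}$, take the largest such $M$ and let $g_t$ be proper and not $M$-representable; it works for all smaller $M$ too. If there is no such $M$, any proper $g_t$ will do. $\square$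

**How to plant the functions $g_t$.** The function $m$ of Lemma 3 is not known in advance, and we need a copy of some $g_t$ on points where $m\le M$ with $t>2^{7M^2}$. So we build $\Gamma$ in three layers. The points of the second layer carry a guess $m_0$ for $m$ on the first layer, and the points of the third layer carry guesses $(m_0,m_1)$ for the first two. The function $g$ will be placed where the guesses are constant. Recording the guesses in the names of the points also keeps the triples almost disjoint.

**Construction.** Let $\lambda=2^{\omega_1}$. By König's theorem $\mathrm{cf}(\lambda)>\omega$. Let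
$$\Gamma=P_0\ \sqcup\ (\omega^{P_0}\times\omega_1)\ \sqcup\ (\omega^{P_0}\times\omega^{\omega_1}\times\omega_1),\qquad|P_0|=\lambda.$$
For each $m_0\in\omega^{P_0}$ fix $N_0$ with $|m_0^{-1}(N_0)|=\lambda$; it exists since $P_0$ is the union of the countably many sets $m_0^{-1}(N)$ and $\mathrm{cf}(\lambda)>\omega$. For each $m_1\in\omega^{\omega_1}$ fix $N_1$ with $m_1^{-1}(N_1)$ uncountable. Let $\mathcal Z$ be the set of all finite $Z\subset\omega_1$ with $|Z|=3t$ for some $t\ge1$; so $|\mathcal Z|=\omega_1$.

* Fix $m_0$. There are $2^{\omega_1}\cdot\omega_1=\lambda$ pairs $(m_1,Z)\in\omega^{\omega_1}\times\mathcal Z$, and $|m_0^{-1}(N_0)|=\lambda$. Choose pairwise disjoint sets $X(m_0,m_1,Z)\subset m_0^{-1}(N_0)$ of size $|Z|/3$, one for each pair.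
* Fix $(m_0,m_1)$. Choose pairwise disjoint sets $Y(m_0,m_1,Z)\subset\{m_0\}\times m_1^{-1}(N_1)$, $Z\in\mathcal Z$, of size $|Z|/3$. This is possible since $|\mathcal Z|=\omega_1=|m_1^{-1}(N_1)|$.
* Put $\tilde Z=\{(m_0,m_1)\}\times Z$, a subset of the third layer. Let $g=g_{(m_0,m_1,Z)}:X(m_0,m_1,Z)\times Y(m_0,m_1,Z)\to\tilde Z$ be a copy of $g_t$, $t=|Z|/3$.

Let $H$ be the set of all triples $\{a,b,g(a,b)\}$ with $a\in X(m_0,m_1,Z)$, $b\in Y(m_0,m_1,Z)$, $g=g_{(m_0,m_1,Z)}$, for all $m_0,m_1,Z$.

**Two distinct members of $H$ share at most one point.** Let $\{a,b,c\}\in H$ with $a,b,c$ in the first, second and third layer respectively. We show that any two of the points determine the third.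

* *From $a,b$:* $b$ determines $m_0$; then $a$ determines $(m_1,Z)$, because for this $m_0$ the sets $X(m_0,\cdot,\cdot)$ are disjoint; then $c=g(a,b)$.
* *From $b,c$:* $c$ determines $(m_0,m_1)$; then $b$ determines $Z$ by disjointness of the sets $Y(m_0,m_1,\cdot)$; then $a$ is determined since $g(\cdot,b)$ is injective.
* *From $a,c$:* $c$ determines $(m_0,m_1)$; then $a$ determines $Z$; then $b$ is determined since $g(a,\cdot)$ is injective.

**The compact space.** Let $K=[\Gamma]^{\le1}\cup H$. It is closed: let $y$ be in its closure. If $|y|\le1$, then $y\in K$. If $|y|\ge2$, pick distinct $a,b\in y$. Since $V_a\cap V_b$ is an open neighborhood of $y$, the point $y$ is in the closure of $V_a\cap V_b\cap K$. By the previous step this set has at most one point, so it is closed and $y\in K$. Hence $K\subset[\Gamma]^{\le3}$ is uniform Eberlein. Members of $H$ are isolated in $K$, and singletons are isolated in $K\setminus H$, so $K''\subset\{\emptyset\}$ and the height is $\le3$.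

**$K$ is not a continuous image of a supercompact space.** Suppose it is, and take $m$ and $R$ from Lemma 3 for $n=2$ and the sets $V_\gamma\cap K$. Let $m_0=m|_{P_0}$, and define $m_1\in\omega^{\omega_1}$ by $m_1(\xi)=m(m_0,\xi)$. Let $W\subset\omega_1$ be an uncountable set on which $m(m_0,m_1,\xi)$ has a constant value $N_2$. Let $M=\max(N_0,N_1,N_2)$, where $N_0$ and $N_1$ are the values fixed for these $m_0$ and $m_1$. Then $M\ge1$, since all $V_\gamma\cap K$ are nonempty and so $m\ge1$ everywhere. Choose $t>2^{7M^2}$ and $Z\in[W]^{3t}$, and write $X,Y$ for $X(m_0,m_1,Z)$, $Y(m_0,m_1,Z)$. On $X$ we have $m=m_0=N_0$. On $Y$ we have $m(m_0,\xi)=m_1(\xi)=N_1$. On $\tilde Z$ we have $m=N_2$. So $m\le M$ on $X\cup Y\cup\tilde Z$. For $(a,b,c)\in X\times Y\times\tilde Z$,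
$$V_a\cap V_b\cap V_c\cap K\ne\emptyset\iff\{a,b,c\}\in H\iff c=g(a,b).$$
For the last equivalence note that $\{a,b,g(a,b)\}\in H$, and that $\{a,b,c\}\in H$ shares $a$ and $b$ with it, so the two are equal. By (3), the first condition is equivalent to the right-hand side of (4), with the sets $R(a,b),R(b,c),R(a,c)$ from Lemma 3, which are subsets of $\{1,\dots,M\}^2$. So $g$, a copy of $g_t$, is $M$-representable, although $t>2^{7M^2}$. This contradicts Lemma 5.

Finally, the height is exactly $3$ by Theorem C(2), and the weight is larger than $\omega_1$ by Theorem C(4). $\blacksquare$

## 8. All $n$-ary subbases at once: proof of Theorem D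

Lemma 3 for general $n$ describes intersections of $n+1$ sets by conditions on $n$-tuples. On $N$ points there are $2^{\binom N{n+1}}$ families of $(n+1)$-element sets. For a fixed number $M$ of pieces, there are only $2^{M^n\binom Nn}$ possible data, and $\binom N{n+1}$ is eventually larger. So some finite $(n+1)$-uniform family is not described with $M$ pieces, and we only have to make sure that it occurs where $m=M$. A **$(n+1)$-uniform hypergraph** on a set is a family of $(n+1)$-element subsets (edges). An embedding of vertex sets is **induced** if an $(n+1)$-set is an edge exactly when its image is. (For $n=1$ these would be graphs and induced subgraphs.)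

**Lemma 6.** *For $n\ge2$ there is an $(n+1)$-uniform hypergraph $H_n$ on a set $\Gamma_n$, $|\Gamma_n|\le2^\omega$, such that for every $c:\Gamma_n\to\omega$ there is $M$ for which every finite $(n+1)$-uniform hypergraph embeds as an induced subhypergraph into $c^{-1}(M)$.*

*Proof.* **Construction.** Let $\Gamma^0=\emptyset$, take unions at limits, and let
$$\Gamma^{\alpha+1}=\Gamma^\alpha\sqcup\{v_{\alpha,\mathcal L}:\ \mathcal L\subset[\Gamma^\alpha]^n\text{ countable}\}.$$
The only edges contained in $\Gamma^{\alpha+1}$ and containing $v_{\alpha,\mathcal L}$ are the sets $D\cup\{v_{\alpha,\mathcal L}\}$ with $D\in\mathcal L$. Put $\Gamma_n=\bigcup_{\alpha<\omega_1}\Gamma^\alpha$, and let $H_n$ consist of all these edges. A set of size at most $2^\omega$ has at most $(2^\omega)^\omega=2^\omega$ countable subsets, so by induction $|\Gamma^\alpha|\le2^\omega$ for $\alpha<\omega_1$, and $|\Gamma_n|\le\omega_1\cdot2^\omega=2^\omega$.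

**Every coloring has a universal color.** Suppose $c$ is a counterexample. For each $M\in\omega$ pick a finite hypergraph $B_M$, with enumerated vertices, that has no induced embedding into $c^{-1}(M)$. Consider the longest initial segment of its vertices (possibly empty) whose induced hypergraph has an induced embedding into $c^{-1}(M)$. Let $e_M$ be such an embedding, and let $b_M$ be the next vertex. The finite sets $\operatorname{ran}e_M\subset c^{-1}(M)$ are pairwise disjoint, and since there are countably many of them, all are contained in one $\Gamma^\alpha$ with $\alpha<\omega_1$. The family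
$$\mathcal L=\bigcup_{M\in\omega}\bigl\{D\in[\operatorname{ran}e_M]^n:\ e_M^{-1}(D)\cup\{b_M\}\in B_M\bigr\}$$
is a countable subset of $[\Gamma^\alpha]^n$. Let $v=v_{\alpha,\mathcal L}$ and $M=c(v)$. We claim that $e=e_M\cup\{(b_M,v)\}$ is an induced embedding into $c^{-1}(M)$. It is injective, since $v\notin\Gamma^\alpha$, and it maps into $c^{-1}(M)$. An $(n+1)$-set of vertices not containing $b_M$ is treated correctly by $e_M$. Let $E\cup\{b_M\}$ be an $(n+1)$-set with $E$ in the domain of $e_M$. Its image $e_M(E)\cup\{v\}\subset\Gamma^{\alpha+1}$ is an edge if and only if $e_M(E)\in\mathcal L$. Since $e_M(E)$ is a nonempty subset of $\operatorname{ran}e_M$ and the ranges are disjoint, this happens if and only if $e_M(E)$ belongs to the $M$-th part of $\mathcal L$, that is, if and only if $E\cup\{b_M\}\in B_M$. So a longer initial segment of $B_M$ embeds, which contradicts the choice of $e_M$. $\square$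

**The space.** Take the sets $\Gamma_n$, $n\ge2$, pairwise disjoint, and let $K_n=[\Gamma_n]^{\le n}\cup H_n$, which is closed in $\{0,1\}^{\Gamma_n}$ by (1). To treat all $n$ with one space, attach a label to each $K_n$: let $*_n$ $(n\ge2)$ be distinct new points, and
$$K_\infty=\{\emptyset\}\cup\bigcup_{n\ge2}\{z\cup\{*_n\}:z\in K_n\}\subset\Bigl[\bigsqcup_n\Gamma_n\sqcup\{*_n:n\ge2\}\Bigr]^{<\omega}.$$

$K_\infty$ is closed. Let $y$ be in its closure. If $*_n\in y$ for some $n$, then $y$ is in the closure of $K_\infty\cap V_{*_n}=\{z\cup\{*_n\}:z\in K_n\}$. This set is compact, as a continuous image of $K_n$, so $y$ belongs to it. If $y$ contains no $*_n$, then it contains no $\gamma\in\Gamma_n$ either, because the condition "$\gamma\in z$ implies $*_n\in z$" is clopen and holds on $K_\infty$. So $y=\emptyset\in K_\infty$. By Section 2, $K_\infty$ is Eberlein compact, and its weight is at most $2^\omega$, the bound for the size of the index set.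

**The contradiction.** Let $n\ge2$, and suppose $K_\infty$ is a continuous image of a space with an $n$-ary closed subbase. Apply Lemma 3 to the clopen sets $V_\gamma\cap K_\infty$, $\gamma\in\Gamma_n$, and let $m$ and $R$ be the result. Let $M$ be as in Lemma 6 for $c=m$. Choose $N>n$ with $(N-n)/(n+1)>M^n$. Since $\binom N{n+1}=\frac{N-n}{n+1}\binom Nn$, this means
$$\binom N{n+1}>M^n\binom Nn .$$
Consider the hypergraphs $B$ on $\{1,\dots,N\}$ of the form
$$D\in B\iff\exists\,i\in\{1,\dots,M\}^D\ \ \forall E\in[D]^n:\ i|_E\in R^*(E)\qquad(D\in[\{1,\dots,N\}]^{n+1})\tag{5}$$
with sets $R^*(E)\subset\{1,\dots,M\}^E$, $E\in[\{1,\dots,N\}]^n$. There are at most $2^{M^n\binom Nn}$ of them. There are $2^{\binom N{n+1}}$ $(n+1)$-uniform hypergraphs on $\{1,\dots,N\}$, so some $B$ is not of the form (5).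

By Lemma 6 there is an induced embedding $e$ of $B$ into $m^{-1}(M)$. For $D\in[\Gamma_n]^{n+1}$ we have $\bigcap_{\gamma\in D}V_\gamma\cap K_\infty\ne\emptyset$ if and only if $D\in H_n$. Indeed, a member of $K_\infty$ containing $D$ is of the form $z\cup\{*_n\}$ with $z\in K_n$ and $D\subset z$, and $|z|\le n+1$ gives $z=D\in H_n$; conversely, if $D\in H_n$, then $D\cup\{*_n\}$ is such a member. Hence for $D\in[\{1,\dots,N\}]^{n+1}$, by (2),
$$D\in B\iff e(D)\in H_n\iff\exists\,i\in\{1,\dots,M\}^{e(D)}\ \ \forall E'\in[e(D)]^n:\ i|_{E'}\in R(E').$$
Transporting $R$ by $e$, that is, setting $R^*(E)=\{i\circ e|_E:\ i\in R(e(E))\}$, we see that $B$ has the form (5). This is a contradiction. $\blacksquare$
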